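\title{Classical Schottky manifolds that are not conformally flat hypersurfaces}

\begin{abstract}
Every compact conformally flat hypersurface of $\mathbb R^{n+1}$, $n\ge4$, is conformally equivalent to a classical Schottky manifold. We show that the converse fails in every dimension $n\ge 4$ and for every number of handles. The obstruction is quantitative. If a classical Schottky manifold whose limit set has vanishing $(n-1)$-dimensional Hausdorff measure admits a conformal immersion into $\mathbb R^{n+1}$, and if its group contains an element conjugate to $x\mapsto\lambda Ax$ with $A\in O(n)$ and $1<\lambda\le1+10^{-4}$, then $\|A-I\|\le1400(\lambda-1)^2$. The exponent $2$ is optimal. The proof attaches to each point of the hypersurface a conformally parametrized osculating sphere and follows this parametrization across a thin spherical shell.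
\end{abstract}

\section{The question and the results}\label{sec:intro}

An immersion of a Riemannian manifold $(M^n,g)$ into $\mathbb R^{n+1}$ is \emph{conformal} if the induced metric is $\rho^2g$ for a positive function $\rho$. All immersions in this paper are $C^\infty$, and $n\ge4$ unless the contrary is said. We identify $S^n$ with $\mathbb R^n\cup\{\infty\}$ by stereographic projection. M\"obius transformations are the conformal diffeomorphisms of $S^n$; they may reverse orientation.

Fix $k\ge1$. Choose pairwise disjoint closed round balls $B_1,\dots,B_k,\tilde B_1,\dots,\tilde B_k$ in $S^n$ and M\"obius transformations $\phi_1,\dots,\phi_k$ with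
\[
\phi_i(\operatorname{int}B_i)=S^n\setminus\tilde B_i .
\]
Let $F$ be the complement of the $2k$ open balls. Gluing $\partial B_i$ to $\partial\tilde B_i$ by $\phi_i$ turns $F$ into a compact manifold with a canonical conformally flat structure. A compact Riemannian manifold conformally equivalent to such a quotient is a \emph{classical Schottky manifold}, and $k$ is its number of handles. Equivalently, let $\Gamma=\langle\phi_1,\dots,\phi_k\rangle$ and
\[
\Omega=\bigcup_{\gamma\in\Gamma}\gamma F,\qquad \Lambda=S^n\setminus\Omega .
\]
Then $\Omega$ is open, $\Gamma$ acts on it freely and properly discontinuously, and the quotient is $M=\Omega/\Gamma$ (Section~\ref{sec:schottky}). We call $\Lambda$ the \emph{limit set}.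

For $k=1$ the orientable classical Schottky manifolds are diffeomorphic to $S^{n-1}\times S^1$ and can be described as
\[
M_{\lambda,A}=(\mathbb R^n\setminus\{0\})/\langle x\mapsto\lambda Ax\rangle,\qquad \lambda>1,\quad A\in SO(n),
\]
with the conformal structure of $\mathbb R^n\setminus\{0\}$. Here one may take $B_1=\{|x|\le1\}$, $\tilde B_1=\{|x|\ge\lambda\}\cup\{\infty\}$, and then $\Omega=\mathbb R^n\setminus\{0\}$, $\Lambda=\{0,\infty\}$. In the coordinates $x=e^t\theta$, $\theta\in S^{n-1}$, the Euclidean metric is $|dx|^2=e^{2t}(dt^2+d\theta^2)$. So $M_{\lambda,A}$ is a cylinder $[0,\log\lambda]\times S^{n-1}$ whose ends are glued by $A$: the number $\log\lambda$ measures the length of the handle and $A$ its twist.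

Three facts are known.
\begin{itemize}
\item[(a)] (Garsia) Every compact Riemann surface can be conformally immersed into $\mathbb R^3$.
\item[(b)] Every compact conformally flat hypersurface in $\mathbb R^{n+1}$, $n\ge4$, is conformally equivalent to a classical Schottky manifold.
\item[(c)] There is a number $\lambda_0\ge1$ such that for $\lambda>\lambda_0$ all $M_{\lambda,A}$, $A\in SO(n)$, admit conformal immersions into $\mathbb R^{n+1}$.
\end{itemize}
The converse of (b) has been posed as an open problem.

\medskip
\noindent\textbf{Question.} \emph{Let $n\ge4$. Does every classical Schottky manifold of dimension $n$, with any number $k\ge1$ of handles, admit a conformal immersion into $\mathbb R^{n+1}$?}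
\medskip

The evidence suggests the answer yes. An untwisted handle of any length closes up as a hypersurface of revolution (Section~\ref{sec:revolution}), and by (c) a long handle absorbs any twist. For $n=2$ the manifolds $M_{\lambda,A}$ are tori, so by (a) neither length nor twist is an obstruction. Nevertheless the answer is no: for $n\ge4$ a short handle absorbs only a twist that is quadratically small in its length. Below, $\|\cdot\|$ is the Euclidean operator norm and $\mathcal H^{n-1}$ the $(n-1)$-dimensional Hausdorff measure.

\begin{theorem}\label{thm:A}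
Let $M=\Omega/\Gamma$ be a classical Schottky manifold of dimension $n\ge4$ with $\mathcal H^{n-1}(\Lambda)=0$ which admits a conformal immersion into $\mathbb R^{n+1}$. Let $g\in\Gamma$ be M\"obius conjugate to $x\mapsto\lambda Ax$ with $A\in O(n)$ and $1<\lambda\le1+10^{-4}$. Then
\[
\|A-I\|\le1400(\lambda-1)^2 .
\]
\end{theorem}

The condition on $\Lambda$ is automatic for $M_{\lambda,A}$. Hence $M_{\lambda,A}$ admits no conformal immersion into $\mathbb R^{n+1}$ if $1<\lambda\le1+10^{-4}$ and $\|A-I\|>1400(\lambda-1)^2$; an example is the rotation by $\pi$ in one $2$-plane. The tori above show that the theorem is false for $n=2$. We make no attempt to optimize the constants.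

\begin{theorem}\label{thm:B}
For every $n\ge4$ and $k\ge1$ there is an orientable classical Schottky manifold of dimension $n$ with $k$ handles that admits no conformal immersion into $\mathbb R^{n+1}$.
\end{theorem}

\begin{theorem}\label{thm:C}
Let $n\ge4$.
\begin{itemize}
\item[(i)] $M_{\lambda,I}$ admits a conformal immersion into $\mathbb R^{n+1}$ for every $\lambda>1$. For fixed $A\ne I$, $M_{\lambda,A}$ admits none when $1<\lambda<1+\min(10^{-4},\frac1{40}\|A-I\|^{1/2})$. Hence $A=I$ is the only $A\in SO(n)$ for which $M_{\lambda,A}$ is conformally immersible for all $\lambda>1$.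
\item[(ii)] There are pairs $(\lambda_s,A_s)$, $0<s\le\frac12$, with $\lambda_s\to1$ as $s\to0$ and $A_s\ne I$, such that $M_{\lambda_s,A_s}$ admits a conformal immersion into $\mathbb R^{n+1}$ and $\|A_s-I\|\ge\frac1{424}(\log\lambda_s)^2$. So the exponent $2$ in Theorem~\ref{thm:A} is optimal.
\end{itemize}
\end{theorem}

The central object of the proof is a map $x\mapsto\mathcal W_x$ that assigns to each point of $\Omega$ a conformal parametrization, by the whole of $S^n$, of a round $n$-sphere osculating the hypersurface. It is equivariant under $\Gamma$, so the change of $\mathcal W$ between $x$ and $gx$ determines $g$, and it changes in a very restricted way. Section~\ref{sec:revolution} computes $\mathcal W$ for hypersurfaces of revolution. Section~\ref{sec:W} constructs it in general, proves $A=I$ in a model case, and lists the three difficulties of the general case; Sections~\ref{sec:leaves}--\ref{sec:estimate} resolve them in turn and prove Theorem~\ref{thm:A}. Theorems~\ref{thm:B} and~\ref{thm:C} are proved in Sections~\ref{sec:handles} and~\ref{sec:sharp}.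

\section{Preliminaries}\label{sec:prelim}

\subsection{The Schottky group}\label{sec:schottky}

Call the elements $\phi_i^{\pm1}$ \emph{letters}, and put $D(\phi_i)=\tilde B_i$, $D(\phi_i^{-1})=B_i$. The gluing condition says that $s(S^n\setminus\operatorname{int}D(s^{-1}))=D(s)$ for every letter $s$. In particular $sF\subset D(s)$. If $s_1,s_2$ are letters with $s_2\ne s_1^{-1}$, then $D(s_2)$ is disjoint from $D(s_1^{-1})$, so $s_1D(s_2)\subset\operatorname{int}D(s_1)$. By induction, a reduced word $\gamma=s_1\cdots s_m$ satisfies $\gamma F\subset D(s_1)$ for $m\ge1$ and $\gamma F\subset\operatorname{int}D(s_1)$ for $m\ge2$.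

Hence $\gamma F$ meets $F$ only if $\gamma=1$ or $\gamma$ is a letter $s$, and $F\cap sF=\partial D(s)$. Near a point of $\partial D(s)$ the set $F$ fills the outer side of the sphere and $sF$ the inner side, so $F\cup\bigcup_s sF$ is a neighborhood of $F$. This neighborhood meets only finitely many translates $\gamma F$. Therefore $\Omega$ is open, every compact subset of $\Omega$ meets only finitely many translates, and $\Gamma$ acts properly discontinuously on $\Omega$. The action is free: if $\gamma x=x$ with $\gamma\ne1$, we may conjugate so that $x\in F$; then $\gamma$ is a letter $s$, and $x\in F\cap sF\cap s^{-1}F\subset\partial D(s)\cap\partial D(s^{-1})=\emptyset$. So $\Omega\to\Omega/\Gamma$ is a covering of a compact manifold, and $\Omega/\Gamma$ is the glued quotient of $F$.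

\subsection{The light cone model}\label{sec:cone}

Conformal geometry of the sphere becomes linear algebra on the light cone. Let $\mathbb R^{m+1,1}$ have the orthonormal basis $e_0,\dots,e_{m+1}$ with $\langle e_0,e_0\rangle=-1$, and let $\mathbb R^m=\operatorname{span}(e_1,\dots,e_m)$. A nonzero vector $w$ is \emph{null}, \emph{timelike} or \emph{spacelike} if $\langle w,w\rangle$ is zero, negative or positive; a null or timelike vector is \emph{future} if its $e_0$-coordinate is positive. Two future null vectors have negative product unless they are parallel. A timelike vector has nonzero product, of one and the same sign, with all future null vectors. The group $O^+(m+1,1)$ consists of the linear isometries that preserve future vectors.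

Put $\epsilon_0=\frac12(e_0+e_{m+1})$ and $\epsilon_\infty=e_0-e_{m+1}$; these are future null vectors with $\langle\epsilon_0,\epsilon_\infty\rangle=-1$. For $y\in\mathbb R^m$ let
\[
X(y)=\epsilon_0+y+\tfrac12|y|^2\epsilon_\infty=\tfrac{1+|y|^2}2e_0+y+\tfrac{1-|y|^2}2e_{m+1}.
\]
Then
\begin{equation}\label{eq:X}
\langle X(y),X(y')\rangle=-\tfrac12|y-y'|^2,\qquad\langle X(y),\epsilon_\infty\rangle=-1,\qquad\langle dX,dX\rangle=|dy|^2,
\end{equation}
the vectors $X(y)$ are future null and span $\mathbb R^{m+1,1}$, and $y\mapsto[X(y)]$, $\infty\mapsto[\epsilon_\infty]$ identifies $S^m$ with the set of null lines.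

\emph{Lifts.} If $\varphi$ is a smooth map into $\mathbb R^m$ and $\psi=wX(\varphi)$ with $w>0$, then $\langle d\psi,d\psi\rangle=w^2|d\varphi|^2$, because $\langle X,X\rangle=\langle X,dX\rangle=0$. So the conformal class induced by a map into $S^m$ can be read off from any lift to the cone.

\emph{M\"obius maps.} There is a group isomorphism $\gamma\mapsto\hat\gamma$ from the M\"obius group of $S^m$ onto $O^+(m+1,1)$, characterized by
\begin{equation}\label{eq:hat}
X(\gamma y)=|\gamma'(y)|\,\hat\gamma X(y)\qquad(y,\gamma y\ne\infty),
\end{equation}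
where $|\gamma'|$ is the conformal factor, $|d\gamma(\xi)|=|\gamma'|\,|\xi|$. For $\gamma=\lambda A$ with $A\in O(m)$ we have $X(\lambda Ay)=\lambda(\lambda^{-1}\epsilon_0+Ay+\frac12|y|^2\lambda\epsilon_\infty)$, so
\begin{equation}\label{eq:sim}
\hat\gamma\epsilon_0=\lambda^{-1}\epsilon_0,\qquad\hat\gamma\epsilon_\infty=\lambda\epsilon_\infty,\qquad\hat\gamma|_{\mathbb R^m}=A .
\end{equation}

\emph{$X$-polynomials.} Let $H$ be a vector space. A linear map $\mathcal L:\mathbb R^{n+1,1}\to H$ gives the $H$-valued polynomial
\[
\mathcal LX(y)=a+v(y)+\tfrac12E|y|^2,\qquad a=\mathcal L\epsilon_0,\quad v=\mathcal L|_{\mathbb R^n},\quad E=\mathcal L\epsilon_\infty ,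
\]
and every polynomial of this form, with $a,E\in H$ and $v:\mathbb R^n\to H$ linear, comes from exactly one $\mathcal L$. We call these polynomials \emph{$X$-polynomials}, identify them with the linear maps, and write $\mathcal L(y)$ for $\mathcal LX(y)$ when $y$ is a point of $\mathbb R^n$.

\emph{Balls.} A unit spacelike vector $\sigma$ defines the open round ball of all $[w]$ with $w$ future null and $\langle w,\sigma\rangle>0$, and $\gamma$ maps the ball of $\sigma$ to the ball of $\hat\gamma\sigma$. By \eqref{eq:X}, the vector $\sigma(c,r)=r^{-1}(X(c)-\frac12r^2\epsilon_\infty)$ is unit spacelike with $\langle X(y),\sigma(c,r)\rangle=(r^2-|y-c|^2)/2r$, so it defines the Euclidean ball with center $c$ and radius $r$.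

\begin{lemma}\label{lem:concentric}
Let $\mathcal B_1,\mathcal B_2\subset\mathbb R^n$ be open balls with centers $c_i$ and radii $r_i$, and $\overline{\mathcal B_1}\subset\mathcal B_2$. There are a M\"obius map $\mu$ and a number $R>1$ with $\mu\mathcal B_1=\{|x|<1\}$, $\mu\mathcal B_2=\{|x|<R\}$ and
\[
\tfrac12(R+R^{-1})=\frac{r_1^2+r_2^2-|c_1-c_2|^2}{2r_1r_2}.
\]
\end{lemma}

\begin{proof}
Let $\sigma_i=\sigma(c_i,r_i)$. By \eqref{eq:X}, $\langle\sigma_1,\sigma_2\rangle$ equals the right side, and it is larger than $1$ because $|c_1-c_2|<r_2-r_1$. So the plane spanned by $\sigma_1,\sigma_2$ has indefinite Gram matrix and is spanned by two null lines. Move these two points of $S^n$ to $0$ and $\infty$ by a M\"obius map $\mu$. Then $\hat\mu\sigma_i\in\operatorname{span}(e_0,e_{n+1})$, whose unit spacelike vectors are $\pm\sigma(0,r)$ with $\sigma(0,r)=\frac{1-r^2}{2r}e_0+\frac{1+r^2}{2r}e_{n+1}$. The inversion in the unit sphere, $e_{n+1}\mapsto-e_{n+1}$, maps $-\sigma(0,r)$ to $\sigma(0,1/r)$. Composing $\mu$ with it if necessary, and with a dilation, we get $\hat\mu\sigma_1=\sigma(0,1)=e_{n+1}$.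 Then $\hat\mu\sigma_2=\pm\sigma(0,R)$ has product $\pm\frac12(R+R^{-1})$ with $e_{n+1}$. This product equals $\langle\sigma_1,\sigma_2\rangle>0$, so the sign is $+$, and $R>1$ because $\overline{\mathcal B_1}\subset\mathcal B_2$.
\end{proof}

\subsection{Lipschitz functions and null sets}\label{sec:measure}

We use the following facts.
\begin{itemize}
\item[(M1)] A set has $\mathcal H^d$-measure zero if and only if it has countable covers by sets $C_j$ with $\sum_j(\operatorname{diam}C_j)^d$ arbitrarily small. Countable unions and locally Lipschitz images of $\mathcal H^d$-null sets are $\mathcal H^d$-null. In $\mathbb R^d$ and $S^d$, $\mathcal H^d$-null means Lebesgue null. In particular, the condition $\mathcal H^{n-1}(\Lambda)=0$ is M\"obius invariant, and it may be tested on $\Lambda\cap\mathbb R^n$ with the Euclidean metric.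
\item[(M2)] (Rademacher) A locally Lipschitz function on an open subset of $\mathbb R^n$ is differentiable almost everywhere. If the open set is connected and the derivative vanishes almost everywhere, the function is constant.
\item[(M3)] Almost every point of a measurable set $A\subset\mathbb R^n$ is a point of density $1$ of $A$ (Lebesgue). If $\Phi$ vanishes on $A$ and is differentiable at such a point $x\in A$, then $d\Phi_x=0$; otherwise $\Phi\ne0$ near $x$ on an open cone with vertex $x$, and $A$ would miss a fixed proportion of each small ball.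
\end{itemize}

\subsection{Standing notation}

From now on $H=\mathbb R^{n+2,1}$, the space of the light cone model of $S^{n+1}\supset\mathbb R^{n+1}$. A conformal immersion of $M=\Omega/\Gamma$ is lifted to $f:\Omega\to\mathbb R^{n+1}$, so $f\circ\gamma=f$ for $\gamma\in\Gamma$. On $\Omega_0=\Omega\cap\mathbb R^n$ write $|df|^2=\rho^2|dx|^2$ and
\begin{equation}\label{eq:psi}
\psi=\rho^{-1}X(f):\Omega_0\to H .
\end{equation}
This is the future null lift of $f$ with $\langle d\psi,d\psi\rangle=|dx|^2$: a conformal immersion of a flat domain has become an isometric immersion into the light cone. \emph{Changing the chart} by a M\"obius map $\mu$ means replacing $\Gamma,\Omega,f$ by $\mu^{-1}\Gamma\mu$, $\mu^{-1}\Omega$, $f\circ\mu$.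

\section{Hypersurfaces of revolution}\label{sec:revolution}

The simplest examples already show the structure that drives the proof. Let $(r(t),z(t))$ be a curve in the half plane $r>0$ with unit speed for the hyperbolic metric $(dr^2+dz^2)/r^2$, and define
\[
f:\mathbb R^n\setminus\{0\}\to\mathbb R^n\times\mathbb R,\qquad f(e^t\theta)=(r(t)\theta,z(t)).
\]
Then $|df|^2=dr^2+dz^2+r^2d\theta^2=r^2(dt^2+d\theta^2)=r^2e^{-2t}|dx|^2$, so $f$ is a conformal immersion with $\rho=re^{-t}$. If the curve has period $\log\lambda$, then $f(\lambda x)=f(x)$. Hyperbolic circles have every positive length, and we obtain: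

\begin{proposition}\label{prop:rev}
$M_{\lambda,I}$ admits a conformal immersion into $\mathbb R^{n+1}$ for every $\lambda>1$.
\end{proposition}

We compute the lift. We have $r^{-1}X(f)=\theta+\beta(t)$ with
\[
\beta=\frac1r\Bigl(\frac{1+r^2+z^2}2e_0+ze_{n+1}+\frac{1-r^2-z^2}2e_{n+2}\Bigr)\in\operatorname{span}(e_0,e_{n+1},e_{n+2}).
\]
Put $s=|x|=e^t$ and $G(s)=s\beta(\log s)$, so that $\psi(x)=x+G(|x|)$. Since $\psi$ is null, $\langle\beta,\beta\rangle=-1$. With dots for $t$-derivatives, $G'=\beta+\dot\beta$ and $G''=(\dot\beta+\ddot\beta)/s$. The vector $\partial_s\psi=\theta+G'$ has length $1$, so $G'$ is null and $\langle\dot\beta,\dot\beta\rangle=1$. For $\omega=ds$, the Hessian of a radial function gives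
\[
\operatorname{Hess}\psi=\frac{G'}s\langle\cdot,\cdot\rangle+\Bigl(G''-\frac{G'}s\Bigr)\omega\otimes\omega=E\,\langle\cdot,\cdot\rangle+b\,\omega\otimes\omega,\qquad E=\frac{\beta+\dot\beta}s,\quad b=\frac{\ddot\beta-\beta}s .
\]
Up to a term of rank one, the Hessian is a multiple of the Euclidean metric, which is the Hessian of an $X$-polynomial. Discarding the rank-one term from the second-order Taylor polynomial of $\psi$ at $x=s\theta$, we get
\begin{align*}
\mathcal W_x(y)&=\psi(x)+d\psi_x(y-x)+\tfrac12E|y-x|^2\\
&=y+G+G'\langle\theta,y\rangle-sG'+\frac{G'}{2s}\bigl(|y|^2-2s\langle\theta,y\rangle+s^2\bigr)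
=\frac s2(\beta-\dot\beta)+y+\frac12\,\frac{\beta+\dot\beta}s|y|^2 .
\end{align*}
Three features persist in general or explain the theorem. First, $\mathcal W_x$ is constant on the round spheres $|x|=s$, which are the leaves of $\ker\omega$. Second, $\mathcal W_{\lambda x}(\lambda y)=\lambda\mathcal W_x(y)$ when $\beta$ has period $\log\lambda$. Third, the linear part $v(y)=y$ does not depend on $x$ at all; Example~\ref{ex:model} shows that this is what excludes a twist.

\section{The osculating map}\label{sec:W}

\subsection{The Hessian of the lift}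

\begin{proposition}\label{prop:hess}
At every point of $\Omega_0$ there are vectors $E,b\in H$ and a unit covector $\omega$ on $\mathbb R^n$ with
\begin{gather}
\operatorname{Hess}\psi=E\,\langle\cdot,\cdot\rangle+b\,\omega\otimes\omega,\label{eq:hess}\\
\langle E,E\rangle=0,\qquad\langle E,\psi\rangle=-1,\qquad\langle E,d\psi\rangle=0.\label{eq:E}
\end{gather}
The vector $E$ is determined by \eqref{eq:hess} alone and is a locally Lipschitz function on $\Omega_0$. The set $Z=\{b=0\}$ is closed in $\Omega_0$. On $U=\Omega_0\setminus Z$ the functions $E$ and $b$ are smooth, and $\omega$ is determined up to sign and can locally be chosen smooth.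
\end{proposition}

\begin{proof}
Subscripts denote partial derivatives. From $\langle\psi,\psi\rangle=0$ and $\langle\psi_i,\psi_j\rangle=\delta_{ij}$ we get $\langle\psi,\psi_i\rangle=0$ and $\langle\psi,\psi_{ij}\rangle=-\delta_{ij}$. The expression $\langle\psi_k,\psi_{ij}\rangle$ is symmetric in $i,j$ and antisymmetric in $k,i$, hence zero. The orthogonal complement of $\psi_1,\dots,\psi_n$ in $H$ is a Lorentzian $3$-space containing $\psi$. Locally choose in it a smooth $w$ with $\langle\psi,w\rangle=-1$, put $\eta=w+\frac12\langle w,w\rangle\psi$, which is null with $\langle\psi,\eta\rangle=-1$, and let $e$ be a smooth unit spacelike vector orthogonal to $\psi$ and $\eta$. Then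
\[
\psi_{ij}=\delta_{ij}\eta+h_{ij}e+s_{ij}\psi
\]
with smooth symmetric matrices $(h_{ij})$, $(s_{ij})$. Differentiating $\langle\psi_k,\psi_{ij}\rangle=0$ gives $\langle\psi_{kl},\psi_{ij}\rangle=-\langle\psi_k,\psi_{ijl}\rangle$. The right side is symmetric in $i,j,l$ and the left side in $k,l$, so
\[
\langle\psi_{kl},\psi_{ij}\rangle=h_{kl}h_{ij}-\delta_{kl}s_{ij}-s_{kl}\delta_{ij}
\]
is totally symmetric. Fix a point and rotate the coordinates so that $(h_{ij})$ is diagonal there, with eigenvalues $h_i$.

For $i\ne j$ and $l\notin\{i,j\}$, the identity $\langle\psi_{ll},\psi_{ij}\rangle=\langle\psi_{li},\psi_{lj}\rangle$ reads $-s_{ij}=0$. For $i\ne j$, the identity $\langle\psi_{ii},\psi_{jj}\rangle=\langle\psi_{ij},\psi_{ij}\rangle$ reads $h_ih_j=s_{ii}+s_{jj}$. For four distinct indices, which exist because $n\ge4$, the last relation gives $h_ih_j+h_kh_l=h_ih_k+h_jh_l$, that is,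
\[
(h_i-h_l)(h_j-h_k)=0 .
\]
If $h_1\ne h_2$, this forces all $h_j$ with $j\ge3$ to equal one number $h$, and then $(h_1-h_3)(h_2-h_4)=0$ gives $h_1=h$ or $h_2=h$. So at least $n-1$ eigenvalues agree; after renumbering, $h_2=\dots=h_n=h$. The relations $s_{ii}+s_{jj}=h^2$ among the at least three indices $2,\dots,n$ give $s_{jj}=h^2/2$ for $j\ge2$, and then $s_{11}=h_1h-h^2/2$. Thus \eqref{eq:hess} holds with $\omega=dx_1$ and
\begin{equation}\label{eq:Eb}
E=\eta+he+\tfrac12h^2\psi,\qquad b=(h_1-h)(e+h\psi),
\end{equation}
and \eqref{eq:E} follows, since $\langle E,E\rangle=h^2-h^2$.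

If also $\operatorname{Hess}\psi=E'\langle\cdot,\cdot\rangle+b'\omega'\otimes\omega'$, evaluation at a unit vector in $\ker\omega\cap\ker\omega'$ gives $E'=E$; then $b'=b$, and $\omega'=\pm\omega$ if $b\neq0$. The number $h$ is the second smallest eigenvalue of $(h_{ij})$, whether $h_1$ is the smallest or the largest. The ordered eigenvalues of a symmetric matrix are $1$-Lipschitz functions of the matrix, so $h$ and $E$ are locally Lipschitz. Hence $b\,\omega\otimes\omega=\operatorname{Hess}\psi-E\langle\cdot,\cdot\rangle$ is continuous and $Z$ is closed. On $U$ the eigenvalue $h_1$ is simple, so $h_1$, its eigenline, and $h=(\operatorname{tr}(h_{ij})-h_1)/(n-1)$ are smooth.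
\end{proof}

For $x\in\Omega_0$ define the $X$-polynomial
\begin{equation}\label{eq:W}
\mathcal W_x(y)=\psi(x)+d\psi_x(y-x)+\tfrac12E(x)|y-x|^2 .
\end{equation}
By \eqref{eq:E}, $\langle\mathcal W_x(y),\mathcal W_x(y')\rangle=-\frac12|y-x|^2-\frac12|y'-x|^2+\langle y-x,y'-x\rangle=-\frac12|y-y'|^2$. Comparing with \eqref{eq:X}, we see that $\mathcal W_x$ is a linear isometric embedding $\mathbb R^{n+1,1}\to H$. It maps future vectors to future vectors, because it maps $X(x)$ to $\psi(x)$. The map $x\mapsto\mathcal W_x$ is locally Lipschitz on $\Omega_0$ and smooth on $U$.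

Geometrically, the image of $\mathcal W_x$ is the orthogonal complement of the unit spacelike vector $e+h\psi$, which is orthogonal to $\psi$, $\psi_i$ and $E$ by \eqref{eq:Eb}. So $\mathcal W_x$ parametrizes a round $n$-sphere of $S^{n+1}$ conformally by $S^n$, and this parametrization agrees with $f$ at $x$ to first order, and to second order along $\ker\omega$. The parametrization carries more information than the sphere: it remembers how the domain is turned.

\subsection{Naturality}

\begin{proposition}\label{prop:nat}
Let $\mu$ be a M\"obius map, let $\tilde\psi,\tilde U,\tilde\omega,\widetilde{\mathcal W}$ be the objects of $\tilde f=f\circ\mu$, and let $z\in\mu^{-1}\Omega$ with $z,\mu z\ne\infty$. Then $\widetilde{\mathcal W}_z=\mathcal W_{\mu z}\circ\hat\mu$. Moreover $z\in\tilde U$ if and only if $\mu z\in U$, and then $d\mu$ maps $\ker\tilde\omega_z$ onto $\ker\omega_{\mu z}$.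
\end{proposition}

\begin{proof}
By the uniqueness of $E$, the polynomial $\widetilde{\mathcal W}_z$ is the only $X$-polynomial $\mathcal L$ such that $\tilde\psi-\mathcal L$ vanishes to first order at $z$ and has there a Hessian of the form $b'\omega'\otimes\omega'$, possibly zero. From $\tilde\rho=|\mu'|\,\rho\circ\mu$ we get $\tilde\psi=|\mu'|^{-1}\psi\circ\mu$, and by \eqref{eq:hat} the $X$-polynomial $\mathcal W_{\mu z}\circ\hat\mu$ is the function $y\mapsto|\mu'(y)|^{-1}\mathcal W_{\mu z}(\mu y)$. So $\tilde\psi-\mathcal W_{\mu z}\circ\hat\mu=|\mu'|^{-1}(\psi-\mathcal W_{\mu z})\circ\mu$ near $z$. At a point where a function vanishes to first order, its Hessian transforms as a tensor and is multiplied by the value of any smooth factor. Hence the difference vanishes to first order at $z$ with Hessian $|\mu'(z)|^{-1}b(\mu z)\,\mu^*\omega\otimes\mu^*\omega$. All claims follow.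
\end{proof}

If $\infty\in\Omega$, we define $\mathcal W_\infty$, the condition $\infty\in U$ and $\ker\omega_\infty$ by a change of chart. Proposition~\ref{prop:nat} shows that the result does not depend on the chart and that the proposition then holds at all points. So $U$ is an open subset of $\Omega$ with a smooth hyperplane field $\ker\omega$, and both are independent of the chart. For $\mu=\gamma\in\Gamma$ we have $\tilde f=f$. Therefore $U$ and $\ker\omega$ are $\Gamma$-invariant, and
\begin{equation}\label{eq:equiv}
\mathcal W_{\gamma x}\circ\hat\gamma=\mathcal W_x,\qquad\text{that is,}\qquad\mathcal W_{\gamma x}(\gamma y)=|\gamma'(y)|\,\mathcal W_x(y).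
\end{equation}
Since $\mathcal W_{\gamma x}$ is injective, $\hat\gamma$ is determined by $\mathcal W_x$ and $\mathcal W_{\gamma x}$. To bound $\gamma$ we must understand how $\mathcal W_x$ moves with $x$.

\subsection{The motion of $\mathcal W$}

On $U\cap\mathbb R^n$ let $\mathbf n$ be the unit vector dual to a local choice of $\omega$, and let $D$ be the Euclidean derivative.

\begin{proposition}\label{prop:motion}
\begin{itemize}
\item[(i)] On $U\cap\mathbb R^n$ there is a smooth function $\kappa$, changing sign with $\mathbf n$, such that $D_\xi\mathbf n=\kappa\xi$ for all $\xi\perp\mathbf n$, and for all $\zeta\in\mathbb R^n$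
\begin{equation}\label{eq:dWU}
D_\zeta\mathcal W_x=\omega(\zeta)\,b(x)\,q_x,\qquad q_x(y)=\langle\mathbf n,y-x\rangle+\tfrac\kappa2|y-x|^2 .
\end{equation}
\item[(ii)] The field $\ker\omega$ on $U$ is integrable. Every leaf $L$ is a connected open subset of a round $(n-1)$-sphere $\Sigma\subset S^n$, and $\mathcal W$ is constant on $L$. For $x\in L\cap\mathbb R^n$ the zero set of $q_x$ is $\Sigma\cap\mathbb R^n$, and $q_x$ does not change when $x$ moves in $L\cap\mathbb R^n$ with $\mathbf n$ chosen continuously. If $\kappa(x)\ne0$, then $\Sigma$ has center $c=x-\mathbf n/\kappa$ and radius $r=1/|\kappa|$, and $q_x(y)=\frac\kappa2(|y-c|^2-r^2)$; if $\kappa(x)=0$, then $\infty\in\Sigma$.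
\item[(iii)] At almost every point of $Z$, $\mathcal W$ is differentiable and $d\mathcal W=0$.
\end{itemize}
\end{proposition}

\begin{proof}
Differentiate \eqref{eq:W} in $x$ for fixed $y$, at a point where $E$ is differentiable. The terms $\pm d\psi(\zeta)$ cancel, and $\operatorname{Hess}\psi(\zeta,y-x)-E\langle\zeta,y-x\rangle=\omega(\zeta)\omega(y-x)b$, so
\begin{equation}\label{eq:dW}
D_\zeta\mathcal W_x(y)=\omega(\zeta)\,\omega(y-x)\,b+\tfrac12(D_\zeta E)|y-x|^2 .
\end{equation}

(i) Differentiating \eqref{eq:hess} on $U$ gives the totally symmetric trilinear form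
\[
D^3\psi(\zeta;\xi,\xi')=D_\zeta E\,\langle\xi,\xi'\rangle+D_\zeta b\;\omega(\xi)\omega(\xi')+b\bigl(\langle D_\zeta\mathbf n,\xi\rangle\omega(\xi')+\omega(\xi)\langle D_\zeta\mathbf n,\xi'\rangle\bigr).
\]
For orthonormal $\xi,\xi'\perp\mathbf n$, which exist as $n-1\ge2$, we get $D_{\xi'}E=D^3\psi(\xi';\xi,\xi)=D^3\psi(\xi;\xi',\xi)=0$. For any $\xi,\xi'\perp\mathbf n$ we get
\[
D_{\mathbf n}E\,\langle\xi,\xi'\rangle=D^3\psi(\mathbf n;\xi,\xi')=D^3\psi(\xi;\mathbf n,\xi')=\langle D_\xi\mathbf n,\xi'\rangle\,b .
\]
Since $b\ne0$, there is a smooth $\kappa$ with $D_{\mathbf n}E=\kappa b$ and $\langle D_\xi\mathbf n,\xi'\rangle=\kappa\langle\xi,\xi'\rangle$; also $D_\xi\mathbf n\perp\mathbf n$ because $|\mathbf n|=1$. So $D_\zeta E=\omega(\zeta)\kappa b$, and \eqref{eq:dW} becomes \eqref{eq:dWU}.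

(ii) For $\xi,\xi'\in\ker\omega$ we have $d\omega(\xi,\xi')=\langle D_\xi\mathbf n,\xi'\rangle-\langle D_{\xi'}\mathbf n,\xi\rangle=0$, so the Frobenius theorem applies. In coordinates on a plaque (a connected piece of a leaf inside a foliation chart), $\partial_i\mathbf n=\kappa\,\partial_ix$; equality of mixed derivatives gives $\partial_j\kappa\,\partial_ix=\partial_i\kappa\,\partial_jx$, so $\kappa$ is constant on the plaque because its dimension is at least $2$. If $\kappa\ne0$, then $c=x-\mathbf n/\kappa$ is constant on the plaque, and $\frac\kappa2(|y-x+\mathbf n/\kappa|^2-\kappa^{-2})=q_x(y)$. If $\kappa=0$, then $\mathbf n$ and $\langle\mathbf n,x\rangle$ are constant. In both cases $q_x$ is constant along the plaque, and the plaque is an open subset of the sphere or hyperplane $\{q_x=0\}$. So the sphere is locally constant along a leaf, hence constant, and the leaf is a union of open subsets of it. By \eqref{eq:dWU}, $\mathcal W$ is constant along leaves. The point $\infty$ is covered by a change of chart.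

(iii) The locally Lipschitz function $\operatorname{Hess}\psi-E\langle\cdot,\cdot\rangle$ vanishes on $Z$. By (M2) and (M3), at almost every point of $Z$ the function $E$ is differentiable and $D^3\psi(\zeta;\xi,\xi')=D_\zeta E\langle\xi,\xi'\rangle$ for all vectors. Given $\zeta$, take a unit vector $\xi\perp\zeta$; then $D_\zeta E=D^3\psi(\zeta;\xi,\xi)=D^3\psi(\xi;\zeta,\xi)=0$. Now \eqref{eq:dW} with $b=0$ gives $d\mathcal W=0$.
\end{proof}

We write $\mathcal W_L$ for the value of $\mathcal W$ on a leaf $L$.

\subsection{The model case}

\begin{example}\label{ex:model}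
Let $f$ be the lift of a conformal immersion of $M_{\lambda,A}$, and suppose that $U=\mathbb R^n\setminus\{0\}$ and that the leaves are the spheres centered at $0$. Then $A=I$. Indeed, $c=0$, so $q_x(y)=\frac\kappa2(|y|^2-|x|^2)$ has no linear term. By \eqref{eq:dWU} the linear part $v$ of $\mathcal W_x$ does not depend on $x$. Comparing linear terms in \eqref{eq:equiv}, $\mathcal W_{\lambda Ax}(\lambda Ay)=\lambda\mathcal W_x(y)$, gives $v(Ay)=v(y)$, and $v$ is injective.
\end{example}

So a twist can only come from a drift of the centers of the leaves. If two leaves $S$ and $gS$ bound a shell of thickness $\delta\le\lambda-1$, the spheres that go around inside the shell have centers within $\delta/2$ of the center of the shell, and the twist should be small. Three difficulties separate this heuristic from a proof.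
\begin{enumerate}
\item A leaf is a priori only a piece of a sphere. Section~\ref{sec:leaves} shows that it is the whole sphere.
\item The set $Z$ may be large, and leaves need not go around the handle. Section~\ref{sec:bubbles} removes the leaves that do not go around and shows that some leaf does.
\item Along a ray the linear part satisfies $v'=-\langle c,\cdot\rangle E'$, and $E'$ is large. In Section~\ref{sec:revolution}, if $\beta$ is a circle of length $\log\lambda$, the unit vector $\dot\beta$ reverses in half a period, so $E=(\beta+\dot\beta)/s$ changes by an amount of order $1$ across a shell of thickness $\lambda-1$. Section~\ref{sec:estimate} integrates by parts to trade $E'$ for $E$, which gives a bound of order $\delta$. A second pass gains another factor $\delta$, because the large oscillation of $E$ takes place in directions that do not contribute to the twist.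
\end{enumerate}

\section{Leaves are complete spheres}\label{sec:leaves}

A leaf could end in two ways: at a point of $Z$, where $b$ vanishes, or at a point of $\Lambda$. The first is excluded by an explicit formula for $b$ along the leaf, the second by compactness of $M$. Some global hypothesis is needed: restricting a hypersurface of revolution to a half space of the domain cuts the leaves in half.

\begin{proposition}\label{prop:leaves}
Every leaf $L\subset U$ is a full round $(n-1)$-sphere contained in $\Omega$. Distinct leaves are disjoint, and $\Gamma$ permutes the leaves.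
\end{proposition}

\begin{proof}
The second sentence holds because the leaves partition $U$ and the foliation is $\Gamma$-invariant. Let $\Sigma$ be the sphere containing $L$, choose a chart with $\infty\notin\Sigma$, and let $\partial L$ be the boundary of $L$ in $\Sigma$.

\emph{Step 1: $\|b\|$ is bounded below on $L$.} The idea is that the derivative of $\mathcal W$ across $L$ can be computed at any point of $L$ and the answers must agree. Fix $x_0\in L$ and a short smooth curve $\sigma(t)$ in $U\cap\mathbb R^n$ with $\sigma(0)=x_0$, transversal to the foliation. Choose $\mathbf n$ continuously along $\sigma$ and put $q_t=q_{\sigma(t)}$, a smooth family of quadratic polynomials with $q_0\ne0$; let $\dot q_0$ be its $t$-derivative at $0$. Let $x\in L$, $x\neq x_0$, and let $\alpha:[0,1]\to L$ be a smooth embedded arc from $x_0$ to $x$. Extend $\alpha'$ to a compactly supported vector field on $U\cap\mathbb R^n$ and project it orthogonally to $\ker\omega$. The flow $\Phi_\tau$ of the projected field preserves every leaf and has $\Phi_1(x_0)=x$, so $\sigma^x=\Phi_1\circ\sigma$ is a curve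 through $x$ with $\sigma^x(t)$ in the leaf of $\sigma(t)$. Extend the choice of $\mathbf n$ continuously over the points $\Phi_\tau(\sigma(t))$, as a function of $(\tau,t)$. By Proposition~\ref{prop:motion}(ii),
\[
\mathcal W_{\sigma^x(t)}=\mathcal W_{\sigma(t)},\qquad q_{\sigma^x(t)}=q_t .
\]
The same holds for $x=x_0$ with $\sigma^{x_0}=\sigma$. Since $q_0=q_x$ has differential $\omega_x$ at $x$, differentiating $q_t(\sigma^x(t))=0$ at $t=0$ gives $\omega_x(\dot\sigma^x(0))=-\dot q_0(x)$. By \eqref{eq:dWU},
\[
\frac d{dt}\Big|_{t=0}\mathcal W_{\sigma(t)}=\frac d{dt}\Big|_{t=0}\mathcal W_{\sigma^x(t)}=-\dot q_0(x)\,b(x)\,q_0 .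
\]
The left side does not depend on $x$. So $\dot q_0(x)b(x)=b_0$ is constant on $L$, and $b_0\ne0$ because $b(x_0)\ne0$ and $\dot q_0(x_0)\ne0$ by transversality. The polynomial $\dot q_0$ is bounded on the compact set $\Sigma$, so $\|b\|\ge\|b_0\|/\max_\Sigma|\dot q_0|>0$ on $L$, for any fixed norm on $H$.

\emph{Step 2: $\partial L\subset\Lambda$.} Suppose $x_1\in\partial L\cap\Omega$. The function $b\,\omega\otimes\omega$ is continuous on $\Omega_0$, so by Step 1 it is nonzero at $x_1$, and $x_1\in U$. Choose $\mathbf n$ continuously near $x_1$. For $x\in L$ near $x_1$ we have $q_x=\pm q_0$, and in the limit $q_{x_1}=\pm q_0$. So the plaque through $x_1$ is an open subset of $\Sigma$ containing $x_1$. It meets $L$, hence lies in $L$, and $x_1\in L$. This is impossible, because $L$ is open in $\Sigma$.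

\emph{Step 3: $\rho$ is bounded on $L$.} For $y\in L$ we have $\psi(y)=\mathcal W_y(y)=\mathcal W_L(y)$. Suppose $\rho(y_j)\to\infty$ with $y_j\in L$, and pass to a subsequence with $y_j\to y\in\Sigma$. The set $f(\Omega)$ is the image of the compact manifold $M$, so $X(f)$ is bounded and $\mathcal W_L(y)=\lim\rho(y_j)^{-1}X(f(y_j))=0$. This contradicts the injectivity of $\mathcal W_L$, as $X(y)\ne0$.

\emph{Step 4: $\partial L=\emptyset$.} Otherwise take a shortest arc in $\Sigma$ from a point of $L$ to the closed set $\partial L$. It runs in $L$ up to its endpoint, which lies in $\Lambda$. By Step 3 the half-open arc has finite length for the metric $|df|^2=\rho^2|dx|^2$. This metric is the lift to the covering space $\Omega$ of a metric on the compact manifold $M$, hence complete, so the half-open arc converges to a point of $\Omega$. This contradicts Step 2. Thus $L$ is open and closed in the connected set $\Sigma$, and $L=\Sigma$.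
\end{proof}

\begin{corollary}\label{cor:cont}
Fix a chart and let $\Sigma\subset\mathbb R^n$ be a leaf with center $c_0$ and radius $r_0$. For every $\varepsilon>0$ there is a neighborhood of $\Sigma$ in $U$ such that the leaf through any of its points is a Euclidean sphere whose center and radius are within $\varepsilon$ of $c_0$ and $r_0$.
\end{corollary}

\begin{proof}
The functions $x-\mathbf n/\kappa$ and $1/|\kappa|$ do not depend on the sign of $\mathbf n$, are continuous on the open set $\{\kappa\ne0\}\supset\Sigma$, and equal $c_0$ and $r_0$ on $\Sigma$.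
\end{proof}

\section{Bubbles and essential leaves}\label{sec:bubbles}

From now on $\mathcal H^{n-1}(\Lambda)=0$. The first of two uses of this hypothesis is the following.

\begin{lemma}\label{lem:conn}
In every chart, $\Omega_0$ is dense in $\mathbb R^n$ and connected.
\end{lemma}

\begin{proof}
$\Lambda$ is Lebesgue null, so $\Omega_0$ is dense. Let $x\ne y$ in $\Omega_0$. By (M1) the orthogonal projection of $\Lambda\cap\mathbb R^n$ to the hyperplane $(x-y)^\perp$ is a null set of that hyperplane. So arbitrarily small translates of the segment $[x,y]$ avoid $\Lambda$, and their endpoints lie in balls about $x$ and $y$ contained in $\Omega_0$.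
\end{proof}

\subsection{Filling in bubbles}

Consider a leaf that bounds a small ball $D$. Inside $D$ we have no control: the leaves there have centers far from the center of the shell, and $D$ may contain points of $\Lambda$. But $\mathcal W$ is constant on $\partial D$, so a segment that crosses $D$ leaves it with the value of $\mathcal W$ with which it entered. We may therefore replace $\mathcal W$ by a constant inside $D$. By Corollary~\ref{cor:cont} such balls come in open families without maximal members, so we work with increasing unions.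

Fix a chart. Let $\mathcal D$ be a family of closed Euclidean balls bounded by leaves. Two disjoint spheres bound disjoint or nested balls, so any two members of $\mathcal D$ are disjoint or nested. For a point $x$ in the interior of some member, let $V_x$ be the union of the interiors of all members that contain $x$ in their interior; we call $V_x$ a \emph{bubble}. The members involved are pairwise nested, so $V_x$ is open and convex. The family $\mathcal D$ is \emph{admissible} if
\begin{itemize}
\item[(D1)] for each $D\in\mathcal D$, every leaf whose center and radius are close enough to those of $\partial D$ bounds a member of $\mathcal D$;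
\item[(D2)] no bubble is all of $\mathbb R^n$.
\end{itemize}

\begin{lemma}\label{lem:bubbles}
Let $\mathcal D$ be admissible and let $\mathcal V$ be the union of all bubbles.
\begin{itemize}
\item[(i)] Two bubbles are equal or disjoint, and every member of $\mathcal D$ lies in a bubble.
\item[(ii)] For every bubble $V$, the set $\partial V\cap\Omega_0$ is nonempty and disjoint from $\mathcal V$, and $\mathcal W$ is constant on it.
\item[(iii)] Let $\widehat{\mathcal W}=\mathcal W$ on $\Omega_0\setminus\mathcal V$, and let $\widehat{\mathcal W}$ on $V\cap\Omega_0$ be the value of $\mathcal W$ on $\partial V\cap\Omega_0$. Then $\widehat{\mathcal W}$ is locally Lipschitz on $\Omega_0$, and $d\widehat{\mathcal W}=0$ at almost every point of $(\mathcal V\cap\Omega_0)\cup Z$.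
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $z\in V_x\cap V_{x'}$. There are members containing $x,z$ and $x',z$ in their interiors. They are nested, so the larger one, $D_0$, contains $x$ and $x'$ in its interior. A member with $x$ in its interior lies in $D_0$ or contains $D_0$, so $V_x$ is the union of the interiors of the members containing $D_0$; the same is true for $V_{x'}$.

Let $D\in\mathcal D$ and take $y\notin D$ close to $\partial D$. By Corollary~\ref{cor:cont} and (D1), the leaf through $y$ bounds a member $D_y$ with almost the same center and radius as $D$. The two balls intersect and $D_y\not\subset D$, so $D\subset D_y$, and $D\subset\operatorname{int}D_y$ because the boundaries are distinct leaves. Hence $D\subset V_x$ for any $x\in D$.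

(ii) By (D2), the convex set $V$ lies on one side of a hyperplane, so $\mathbb R^n\setminus\overline V$ is a nonempty open set. The dense connected set $\Omega_0$ meets $V$ and $\mathbb R^n\setminus\overline V$, so it meets $\partial V$. An open set that is equal to $V$ or disjoint from $V$ does not meet $\partial V$; so $\partial V\cap\mathcal V=\emptyset$. Countably many of the nested open balls cover $V$ (Lindel\"of), so $V=\bigcup_j\operatorname{int}D_j$ for an increasing sequence of members, and $D_j\subset V$ by (i). Let $y\in\partial V\cap\Omega_0$. Then $y\notin D_j$, the point $y_j$ of $D_j$ nearest to $y$ lies on $\partial D_j$, and $y_j\to y$. So $\mathcal W_y=\lim_j\mathcal W_{y_j}=\lim_j\mathcal W_{\partial D_j}$, which does not depend on $y$.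

(iii) Let $K\subset\Omega_0$ be a ball on which $\mathcal W$ is $C$-Lipschitz, and let $x,y\in K$ not lie in the same bubble. If $x$ lies in a bubble $V$, let $x'$ be the first point at which the segment from $x$ to $y$ leaves $V$; then $x'\in\partial V\cap K$ and $\mathcal W_{x'}=\widehat{\mathcal W}_x$. Otherwise let $x'=x$. Define $y'$ in the same way from the other end. Both points lie on $[x,y]$, so $\|\widehat{\mathcal W}_x-\widehat{\mathcal W}_y\|=\|\mathcal W_{x'}-\mathcal W_{y'}\|\le C|x-y|$. On $\mathcal V\cap\Omega_0$ the map $\widehat{\mathcal W}$ is locally constant. On $\Omega_0\setminus\mathcal V$ the difference $\widehat{\mathcal W}-\mathcal W$ vanishes, so $d\widehat{\mathcal W}=d\mathcal W$ almost everywhere on this set by (M2) and (M3), and $d\mathcal W=0$ almost everywhere on $Z$ by Proposition~\ref{prop:motion}(iii).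
\end{proof}

\subsection{An essential leaf}

Let $g\in\Gamma$ be as in Theorem~\ref{thm:A}, and choose the chart so that $g(x)=\lambda Ax$. Since $\Gamma$ acts freely on $\Omega$, the fixed points $0,\infty$ lie in $\Lambda$. So $\Omega_0=\Omega$, and all leaves are Euclidean spheres in $\mathbb R^n\setminus\{0\}$. Call a leaf \emph{essential} if the ball it bounds contains $0$.

\begin{proposition}\label{prop:essential}
There is an essential leaf.
\end{proposition}

\begin{proof}
Suppose not, and let $\mathcal D$ be the family of all closed balls bounded by leaves. Then (D1) holds trivially, and (D2) holds because no bubble contains $0$. Every point of $U$ lies on the boundary of a member, hence in $\mathcal V$ by Lemma~\ref{lem:bubbles}(i). So $\Omega\subset\mathcal V\cup Z$, and $\widehat{\mathcal W}$ is constant on $\Omega$ by Lemma~\ref{lem:bubbles}(iii), Lemma~\ref{lem:conn} and (M2). There is a point $x\in\Omega\setminus\mathcal V$: any point if there are no bubbles, and a point of $\partial V\cap\Omega$ otherwise. The similarity $g$ permutes the leaves, hence the members of $\mathcal D$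 and the bubbles, so $gx\in\Omega\setminus\mathcal V$ and $\mathcal W_{gx}=\mathcal W_x$. By \eqref{eq:equiv}, $\mathcal W_x\circ\hat g=\mathcal W_x$. Since $\mathcal W_x$ is injective, $\hat g$ is the identity, which contradicts $\lambda>1$.
\end{proof}

\subsection{The shell}

Let $S$ be an essential leaf with center $c$ and radius $r$, and $\mathcal B\ni0$ the open ball it bounds. The leaf $gS$ has center $\lambda Ac$ and radius $\lambda r>r$, so it is disjoint from $S$. The balls $\mathcal B$ and $g\mathcal B$ both contain $0$, hence $\overline{\mathcal B}\subset g\mathcal B$. By Lemma~\ref{lem:concentric} there is a new chart in which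
\[
\mathcal B=\{|x|<1\},\quad g\mathcal B=\{|x|<R\},\quad\tfrac12(R+R^{-1})=\frac{r^2+\lambda^2r^2-|\lambda Ac-c|^2}{2\lambda r^2}\le\tfrac12(\lambda+\lambda^{-1}).
\]
So $1<R\le\lambda$. We put
\[
\delta=R-1\le\lambda-1\le10^{-4},\qquad Y=\{1<|x|<R\},
\]
and use this chart for the rest of the proof of Theorem~\ref{thm:A}. The map $g$ is now a M\"obius map conjugate to $\lambda A$ that need not be a similarity.

A leaf that meets $Y$ is disjoint from the leaves $S$ and $gS$, so it lies in $Y$. The closed ball that it bounds lies in $\{|x|<R\}$, and either it contains $\{|x|\le1\}$ in its interior, in which case we call the leaf \emph{encircling}, or it lies in $Y$. Let $\mathcal D$ be the family of balls of the second kind. It is admissible: a ball close to a compact ball in $Y$ lies in $Y$, and every bubble lies in $Y$. Let $P\subset Y$ be the union of the encircling leaves. See Figure~\ref{fig:shell}.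

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\draw[thick] (0,0) circle (1);
\draw[thick] (0,0) circle (2.4);
\draw (-0.12,-0.05) circle (1.25);
\draw (0.05,0.15) circle (2.1);
\fill[gray!25] (1.56,0.568) circle (0.4);
\draw[dashed] (1.56,0.568) circle (0.4);
\draw (1.58,0.6) circle (0.28);
\draw (1.6,0.62) circle (0.15);
\draw[->] (0,0) -- (20:2.85) node[right] {$u$};
\fill (0,0) circle (0.03) node[below] {$0$};
\node at (-0.55,0.55) {$S$};
\node at (-1.95,1.85) {$gS$};
\node at (1.45,1.15) {$V$};
\end{tikzpicture}
\caption{The shell between the leaves $S$ and $gS$ (thick; the thickness is exaggerated), with two encircling leaves and a bubble $V$ (shaded) containing two leaves that do not encircle $S$. The ray from $0$ in direction $u$ meets each encircling leaf once and crosses the bubble, on which $\widehat{\mathcal W}$ is constant.}\label{fig:shell}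
\end{figure}

\begin{lemma}\label{lem:shell}
The set $P$ is open. On $P$ we have $\widehat{\mathcal W}=\mathcal W$, so $D_\zeta\widehat{\mathcal W}_x=\omega(\zeta)b(x)q_x$ for $x\in P$. At almost every point of $(Y\cap\Omega)\setminus P$ we have $d\widehat{\mathcal W}=0$. Moreover $\widehat{\mathcal W}=\mathcal W_S$ on $S$ and $\widehat{\mathcal W}=\mathcal W_{gS}$ on $gS$.
\end{lemma}

\begin{proof}
$P$ is open by Corollary~\ref{cor:cont}. If an encircling leaf met $\operatorname{int}D$ for some $D\in\mathcal D$, it would lie in $\operatorname{int}D$, being connected and disjoint from $\partial D$; by convexity $D$ would contain the unit ball. So $P\cap\mathcal V=\emptyset$, and \eqref{eq:dWU} applies on $P$. A point of $(Y\cap U)\setminus P$ lies on the boundary of a member of $\mathcal D$, hence in $\mathcal V$. So $(Y\cap\Omega)\setminus P\subset\mathcal V\cup Z$, and Lemma~\ref{lem:bubbles}(iii) applies. Finally $S$ and $gS$ are disjoint from $\mathcal V\subset Y$.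
\end{proof}

\section{The estimate across the shell}\label{sec:estimate}

We complete the proof of Theorem~\ref{thm:A}.

\subsection{Equations along a ray}

Here $\mathcal H^{n-1}(\Lambda)=0$ is used for the second time. The radial projection of $\Lambda\cap\overline Y$ to the unit sphere is a null set by (M1), so for almost every unit vector $u$ the segment $\{su:1\le s\le R\}$ lies in $\Omega_0$. By Fubini's theorem in polar coordinates, for almost every such $u$ the conclusions of Lemma~\ref{lem:shell} hold at $su$ for almost every $s$. Fix such a $u$, and write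
\[
W(s)=\widehat{\mathcal W}_{su},\qquad W(s)(y)=a(s)+v(s)y+\tfrac12E(s)|y|^2 .
\]
This is a Lipschitz path of isometric, future-preserving embeddings $\mathbb R^{n+1,1}\to H$, since every value of $\widehat{\mathcal W}$ is a value of $\mathcal W$. It runs from $W(1)=\mathcal W_S$ to $W(R)=\mathcal W_{gS}$.

Let $T=\{s\in(1,R):su\in P\}$, and for $s\in T$ let $c_s,r_s$ be the center and radius of the leaf through $su$. For $s\in T$, Lemma~\ref{lem:shell} and Proposition~\ref{prop:motion}(ii) give $W'(s)(y)=\omega(u)\,b\,\frac\kappa2(|y-c_s|^2-r_s^2)$. The coefficient of $|y|^2$ shows $E'=\omega(u)\kappa b$, and therefore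
\begin{equation}\label{eq:ode}
v'\xi=-\langle c_s,\xi\rangle E'\quad(\xi\in\mathbb R^n),\qquad a'=\tfrac12(|c_s|^2-r_s^2)E' .
\end{equation}
For almost every $s\notin T$ we have $a'=0$, $v'=0$, $E'=0$.

The uncontrolled vector $b$ has disappeared into $E'$. To integrate \eqref{eq:ode} by parts we need the coefficients to be small and of small variation. Both follow from the nesting of the leaves. Put $\hat T=T\cup\{1,R\}$ with $c_1=c_R=0$, $r_1=1$, $r_R=R$. The ball for $s\in\hat T$ contains the unit ball and lies in $\{|x|\le R\}$, so $r_s-|c_s|\ge1$ and $r_s+|c_s|\le R$, hence $|c_s|\le\delta/2$. The ray through $u$ starts inside each of these balls and leaves the ball for $s$ at the point $su$. So for $s<s'$ in $\hat T$ the spheres are distinct leaves, the balls are nested since both contain $0$, and the ball for $s'$ is the larger one since $s'u$ is outside the ball for $s$. Therefore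
\begin{equation}\label{eq:nest}
|c_s-c_{s'}|\le r_{s'}-r_s\qquad(s<s').
\end{equation}
Thus $c_s=C(r_s)$ for a $1$-Lipschitz function $C$ on $\{r_s:s\in\hat T\}$, which extends by continuity to the closure of this set. For $s\in[1,R]$ define $r(s)=\sup\{r_t:t\in\hat T,\ t\le s\}$ and $c(s)=C(r(s))$. These functions extend $r_s$ and $c_s$, the function $r$ is nondecreasing from $1$ to $R$, the bounds $|c|\le\delta/2$ and \eqref{eq:nest} persist, and \eqref{eq:ode} holds almost everywhere on $[1,R]$.

Let $p=a+\frac12E$. Then $p'=\chi E'$ with $\chi=\frac12(1+|c|^2-r^2)$. By \eqref{eq:nest} both $r-|c|$ and $r+|c|$ are nondecreasing and positive, so $\chi=\frac12-\frac12(r-|c|)(r+|c|)$ is nonincreasing, from $0$ to $-\frac12(R^2-1)=-\delta-\frac12\delta^2$. For a unit vector $\xi$, the function $\langle c,\xi\rangle$ is bounded by $\delta/2$ and has variation at most $R-1=\delta$. So each function $m$ among $\chi$ and $-\langle c,\xi\rangle$ satisfies $2\sup|m|+\operatorname{Var}m\le4\delta$.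

Let $\pi:H\to H$ be linear, $w_*\in H$, and $G=\pi E-w_*$. For $m$ of bounded variation and $G$ Lipschitz, integration by parts for Riemann--Stieltjes integrals gives
\[
\int_1^smG'\,dt=\int_1^sm\,dG=\bigl[mG\bigr]_1^s-\int_1^sG\,dm ,
\]
which has norm at most $(2\sup|m|+\operatorname{Var}m)\sup\|G\|$. Hence for all $s\in[1,R]$ and unit $\xi\in\mathbb R^n$,
\begin{equation}\label{eq:ibp}
\|\pi(p(s)-p(1))\|,\ \|\pi(v(s)\xi-v(1)\xi)\|\ \le\ 4\delta\,\sup_{[1,R]}\|\pi E-w_*\| .
\end{equation}

\subsection{Two passes}

We choose a basis of $H$ adapted to $\mathcal W_S$: the images of $e_0,\dots,e_{n+1}$ under $\mathcal W_S$, denoted by the same letters, and a unit normal $e_{n+2}$ of the image. This is an orthonormal basis with $e_0$ future timelike, and $W(1)$ becomes the inclusion $\mathbb R^{n+1,1}\subset H$. Let $\|\cdot\|$ be the Euclidean norm of this basis, so $|\langle w,w'\rangle|\le\|w\|\|w'\|$, and let $w^0$ be the $e_0$-coordinate of $w$. Since $e_0=\epsilon_0+\frac12\epsilon_\infty$ and $e_{n+1}=\epsilon_0-\frac12\epsilon_\infty$,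
\[
p=W(s)e_0,\qquad v\xi=W(s)\xi,\qquad N:=p-E=W(s)e_{n+1}.
\]
So $p(1)=e_0$, $v(1)\xi=\xi$, $\langle N,p\rangle=\langle N,v\xi\rangle=0$, and $a=W(s)\epsilon_0$, $E=W(s)\epsilon_\infty$ are future null. Let $H_1=\operatorname{span}(e_0,\dots,e_n)$ and let $\pi_1$ be the orthogonal projection of $H$ onto $H_1$. The null lines of $H_1$ are the points of $S$, so $H_1$ is the space on which the twist will act. In all steps $s\in[1,R]$ and $\xi$ is a unit vector in $\mathbb R^n$.

\emph{First pass.} Let $m_E=\sup\|E\|<\infty$. A future null vector has $\|E\|=\sqrt2E^0$, and $p^0=a^0+\frac12E^0\ge\frac12E^0$. By \eqref{eq:ibp} with $\pi=\mathrm{id}$ and $w_*=0$ we get $\|E\|\le2\sqrt2\,p^0\le2\sqrt2(1+4\delta m_E)$. Since $\delta\le10^{-4}$, this gives $m_E\le3$, and then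
\[
\|p-e_0\|\le12\delta,\qquad\|v\xi-\xi\|\le12\delta,\qquad\|N\|\le1+12\delta+3\le5 .
\]

\emph{The oscillation of $E$ is almost orthogonal to $H_1$.} The vector $N$ may move far from $e_{n+1}$, but it stays orthogonal to $p$ and $v\xi$, which barely move. So $|\langle N,e_0\rangle|=|\langle N,e_0-p\rangle|\le60\delta$ and $|\langle N,\xi\rangle|=|\langle N,\xi-v\xi\rangle|\le60\delta$. The $e_0$-component and the $\mathbb R^n$-component of $N$ thus have norm at most $60\delta$, and
\[
\|\pi_1N\|\le60\sqrt2\,\delta\le85\delta,\qquad\|\pi_1E-e_0\|\le\|\pi_1(p-e_0)\|+\|\pi_1N\|\le100\delta .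
\]

\emph{Second pass.} By \eqref{eq:ibp} with $\pi=\pi_1$ and $w_*=e_0$,
\begin{equation}\label{eq:second}
\|\pi_1p-e_0\|\le400\delta^2,\qquad\|\pi_1v\xi-\xi\|\le400\delta^2 .
\end{equation}

\subsection{From $\mathcal W$ to the twist}

Let $D_R(x)=Rx$ and $\vartheta=D_R^{-1}\circ g$, so that $\hat g=\hat D_R\hat\vartheta$. The M\"obius map $\vartheta$ preserves $\mathcal B$ and $S$. The vectors $X(y)=e_0+y$, $y\in S$, span $H_1$, so $\hat\vartheta$ preserves $H_1$ and maps $e_{n+1}$ to $\pm e_{n+1}$. The sign is $+$ because $e_{n+1}=\sigma(0,1)$ defines the ball $\mathcal B$.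

By \eqref{eq:equiv} with $x\in S$, the map $W(R)\hat D_R\hat\vartheta=\mathcal W_{gS}\circ\hat g=\mathcal W_S$ is the inclusion. Let $\mathcal L=\pi_1W(R)\hat D_R|_{H_1}:H_1\to H_1$. Then $\mathcal L\hat\vartheta w=\pi_1w=w$ for $w\in H_1$, so $\hat\vartheta|_{H_1}=\mathcal L^{-1}$. By \eqref{eq:sim}, $\hat D_R$ fixes $\mathbb R^n$ and $\hat D_Re_0=\frac12(R+R^{-1})e_0-\frac12(R-R^{-1})e_{n+1}$. Hence, with values at $s=R$,
\[
\mathcal L\xi=\pi_1v\xi,\qquad\mathcal Le_0=\tfrac12(R+R^{-1})\,\pi_1p-\tfrac12(R-R^{-1})\,\pi_1N .
\]
We have $\frac12(R+R^{-1})-1=\delta^2/2R\le\frac12\delta^2$ and $\frac12(R-R^{-1})=\delta(2+\delta)/2R\le\delta$. With \eqref{eq:second} this gives $\|\mathcal L\xi-\xi\|\le400\delta^2$ and $\|\mathcal Le_0-e_0\|\le(\frac12+401+85)\delta^2\le487\delta^2$. So $\|\mathcal L-I\|\le900\delta^2$ and, since $\hat\vartheta$ fixes $e_{n+1}$,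
\[
\|\hat\vartheta-I\|\le\frac{900\delta^2}{1-900\delta^2}\le901\delta^2 .
\]

It remains to pass to $A$. The map $\hat g$ is conjugate to the map \eqref{eq:sim} of $\lambda A$, so every eigenvalue $z$ of $A$ is an eigenvalue of $\hat g$, and $|z|=1$. Let $\hat gw=zw$ with a complex unit vector $w$. Then $(z-\hat D_R)w=\hat D_R(\hat\vartheta-I)w$. The map $\hat D_R$ has the Euclidean-orthogonal eigenspaces $\mathbb R\epsilon_\infty$, $\mathbb R\epsilon_0$, $\mathbb R^n$ with eigenvalues $R,R^{-1},1$. So $\|\hat D_R\|=R$, and $z$ lies within $R\cdot901\delta^2\le1400\delta^2$ of one of the numbers $R,R^{-1},1$. But $|z-R|\ge\delta$ and $|z-R^{-1}|\ge\delta/R$, and both bounds exceed $1400\delta^2$ because $\delta\le10^{-4}$; here the quadratic order is what separates the eigenvalue $1$ from $R^{\pm1}$. Hence $|z-1|\le1400\delta^2$. Since $A$ is normal, $\|A-I\|=\max_z|z-1|\le1400\delta^2\le1400(\lambda-1)^2$. This proves Theorem~\ref{thm:A}.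

\section{Counterexamples with any number of handles}\label{sec:handles}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $A\in SO(n)$ be the rotation by $\pi$ in one $2$-plane, so $\|A-I\|=2$. Let $\lambda=1+10^{-4}$, $g=\phi_1=\lambda A$, $B_1=\{|x|\le1\}$, $\tilde B_1=\{|x|\ge\lambda\}\cup\{\infty\}$. For $k=1$ this is $M_{\lambda,A}$, and a conformal immersion would give $2\le1.4\cdot10^{-5}$ by Theorem~\ref{thm:A}.

For $k\ge2$ we add $k-1$ handles inside the shell, so small that the limit set stays $\mathcal H^{n-1}$-null. Choose $2(k-1)$ distinct points in $\{1<|x|<\lambda\}$, grouped in pairs. For small $\varepsilon>0$ the closed balls of radius $\varepsilon$ about them are pairwise disjoint and lie in the open shell; we call them \emph{small balls}, write $p_D$ for the center of $D$ and $D^*$ for the partner of $D$. Let $O$ be a fixed reflection of $\mathbb R^n$ in a linear hyperplane and put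
\[
h_D(x)=p_D+\varepsilon^2\,O\,\frac{x-p_{D^*}}{|x-p_{D^*}|^2}.
\]
This map preserves orientation, being an inversion followed by a reflection and a translation. It has $|h_D'(x)|=\varepsilon^2/|x-p_{D^*}|^2$ and $|h_D(x)-p_D|=\varepsilon^2/|x-p_{D^*}|$, so it maps $\operatorname{int}D^*$ onto $S^n\setminus D$ and $S^n\setminus\operatorname{int}D^*$ onto $D$. Substitution, with $O^2=I$, gives $h_{D^*}\circ h_D=\mathrm{id}$. From each pair take $B_j=D^*$, $\tilde B_j=D$, $\phi_j=h_D$. Together with $(B_1,\tilde B_1,\phi_1)$ this defines a classical Schottky manifold with $k$ handles, orientable because $\Gamma$ preserves orientation. By Theorem~\ref{thm:A} applied to $g$, it suffices to show $\mathcal H^{n-1}(\Lambda)=0$ for small $\varepsilon$.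

\emph{Contraction.} Let
\[
d_0=\inf\frac{|g^mp_C-p_D|}{\max(1,\lambda^m)},
\]
the infimum over small balls $C,D$ and $m\in\mathbb Z$ with $(m,C)\ne(0,D)$. It does not depend on $\varepsilon$. Each quotient is positive: for $m=0$ the centers are distinct, and for $m\ne0$ the point $g^mp_C$ lies in $\{\lambda^m<|x|<\lambda^{m+1}\}$, which does not contain $p_D$. The quotients tend to $|p_C|$ as $m\to\infty$ and to $|p_D|$ as $m\to-\infty$. So $d_0>0$. Let $\varepsilon\le d_0/2$ and $(m,C)\ne(0,D^*)$. The ball $g^mC$ has radius $\varepsilon\lambda^m$, so on it $|x-p_{D^*}|\ge\frac12d_0\max(1,\lambda^m)\ge\varepsilon$. Hence $h_Dg^m$ maps $C$ into $D$, with conformal factor at most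
\[
\varrho_m=\frac{4\varepsilon^2\lambda^m}{d_0^2\max(1,\lambda^{2m})}=4\varepsilon^2d_0^{-2}\lambda^{-|m|},
\]
and it is $\varrho_m$-Lipschitz on the convex set $C$.

\emph{Coding.} Let $x_0\in\Lambda$ lie outside the countable set $\Gamma\{0,\infty\}$. There is $m_0$ with $1\le|g^{-m_0}x_0|\le\lambda$. This point lies in $\Lambda$, so not in $F$, and hence in the interior of a small ball $D_1$. Put $x_1=h_{D_1}^{-1}g^{-m_0}x_0$. Then $x_1\in\Lambda\setminus\Gamma\{0,\infty\}$, and $x_1\notin D_1^*$ because $h_{D_1}^{-1}=h_{D_1^*}$ maps $\operatorname{int}D_1$ onto $S^n\setminus D_1^*$. Repeating the step gives $x_1\in g^{m_1}\operatorname{int}D_2$ with $(m_1,D_2)\ne(0,D_1^*)$, and so on. For every $N$, the point $x_0$ lies in a set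
\[
g^{m_0}(h_{D_1}g^{m_1})\cdots(h_{D_{N-1}}g^{m_{N-1}})(D_N),\qquad(m_i,D_{i+1})\ne(0,D_i^*),
\]
whose diameter is at most $2\varepsilon\lambda^{m_0}\prod_{i=1}^{N-1}\varrho_{m_i}$.

\emph{Summation.} For fixed $m_0$ and $N$, the sum of the $(n-1)$-st powers of these diameters over all choices of the $D_i$ and $m_i$ is at most
\[
(2\varepsilon\lambda^{m_0})^{n-1}\,2(k-1)\Bigl[\,2(k-1)\,(4\varepsilon^2d_0^{-2})^{n-1}\sum_{m\in\mathbb Z}\lambda^{-(n-1)|m|}\Bigr]^{N-1}.
\]
The series converges, so for small $\varepsilon$ the bracket is less than $1$ and the bound tends to $0$ as $N\to\infty$. By (M1), the points with a given $m_0$ form an $\mathcal H^{n-1}$-null set, and so does the countable union over $m_0$ together with $\Gamma\{0,\infty\}$.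
\end{proof}

\section{The quadratic order is attained}\label{sec:sharp}

Part (i) of Theorem~\ref{thm:C} is now immediate. The first claim is Proposition~\ref{prop:rev}. If $\lambda-1<10^{-4}$ and $(\lambda-1)^2<\|A-I\|/1600$, then $1400(\lambda-1)^2<\|A-I\|$, and Theorem~\ref{thm:A} gives the second claim. The third follows from the first two.

For part (ii) we need hypersurfaces that close up although the conformal structure has a twist. We sweep an $(n-1)$-sphere $S_0$ by a periodic one-parameter group $e^{tJ}$ of M\"obius transformations of $S^{n+1}$; periodicity closes the hypersurface. The sphere $S_0$ is chosen as the set along which an $n$-sphere $\sigma^\perp$ meets its infinitesimal displacement. Then the motion of $S_0$ is tangent to $\sigma^\perp$, and a second one-parameter group $e^{tJ_0}$, acting on that $n$-sphere, moves $S_0$ with the same velocity. This second group develops the conformal structure, and it is not periodic.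

\subsection{The construction}

Let $f_1,\dots,f_{n+2}$ be an orthonormal basis of $e_0^\perp\subset H$. Let $J$ be the skew map with $Jf_1=f_2$, $Jf_2=-f_1$, $Jf_3=2f_4$, $Jf_4=-2f_3$, vanishing on $e_0,f_5,\dots,f_{n+2}$. Then $e^{2\pi J}=I$. For $0<s\le\frac12$ put
\[
\sigma=se_0+m_1f_1+m_2f_3,\qquad m_1=\sqrt{1+\tfrac{15}{16}s^2},\qquad m_2=\tfrac s4,
\]
so that $\langle\sigma,\sigma\rangle=1$. Let $H_0=\sigma^\perp\cong\mathbb R^{n+1,1}$, let $\pi_0$ be the orthogonal projection onto $H_0$, and $J_0=\pi_0J|_{H_0}$, a skew map of $H_0$. The vector $J\sigma=m_1f_2+2m_2f_4$ is spacelike and orthogonal to $\sigma$; let $\nu=J\sigma/|J\sigma|\in H_0$ and $K=H_0\cap\nu^\perp\cong\mathbb R^{n,1}$. Let $S_0\cong S^{n-1}$ be the set of null lines of $K$ and identify $S^n$ with the set of null lines of $H_0$. Define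
\[
\Phi:\mathbb R\times S_0\to S^{n+1},\ \ (t,[\xi])\mapsto[e^{tJ}\xi],\qquad\operatorname{dev}:\mathbb R\times S_0\to S^n,\ \ (t,[\xi])\mapsto[e^{tJ_0}\xi].
\]

\emph{The two maps induce the same conformal structure.} For $\xi\in K$ we have $\langle J\xi,\sigma\rangle=-\langle\xi,J\sigma\rangle=0$, so $J\xi=J_0\xi$. Along a curve $(t,\xi)$ with $\xi$ a null vector in $K$, the lifts $e^{tJ}\xi$ and $e^{tJ_0}\xi$ have velocities $e^{tJ}w$ and $e^{tJ_0}w$ with the same vector $w=\dot\xi+\dot tJ_0\xi$, hence the same squared speed $\langle w,w\rangle$.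

\emph{Both maps are immersions.} Let $\tau=J_0\nu$. It is a positive multiple of $\pi_0J^2\sigma$. Since $J^2\sigma=-m_1f_1-4m_2f_3$ and $\langle J^2\sigma,\sigma\rangle=-(m_1^2+4m_2^2)$,
\[
\langle\pi_0J^2\sigma,\pi_0J^2\sigma\rangle=m_1^2+16m_2^2-(m_1^2+4m_2^2)^2=1+\tfrac{31}{16}s^2-\bigl(1+\tfrac{19}{16}s^2\bigr)^2<0 .
\]
So $\tau$ is timelike, and $\langle J_0\xi,\nu\rangle=-\langle\xi,\tau\rangle\ne0$ for null $\xi\in K$. The differential of either map kills a tangent vector exactly when $w$ is a multiple of $\xi$. As $\xi,\dot\xi\perp\nu$, the $\nu$-component of $w$ then gives $\dot t=0$, and so $\dot\xi$ is a multiple of $\xi$: the tangent vector is zero.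

\emph{The spectrum of $J_0$.} Let $z\in\mathbb C\setminus\{0,\pm i,\pm2i\}$ and $u=(z-J)^{-1}\sigma$. If $\langle u,\sigma\rangle=0$ for the complex bilinear product, then $u\in H_0\otimes\mathbb C$, and projecting $Ju=zu-\sigma$ gives $J_0u=zu$. For a rotation of rate $a$ in a plane and a unit vector $f$ of the plane, $\langle(z-J)^{-1}f,f\rangle=z/(z^2+a^2)$. Hence
\[
\langle u,\sigma\rangle=\frac{Q(z^2)}z,\qquad Q(x)=-s^2+\frac{m_1^2x}{x+1}+\frac{m_2^2x}{x+4}.
\]
We have $Q(0)=-s^2<0$ and $Q(x)\to1$ as $x\to\infty$, so $Q$ has a root $\ell^2$ with $\ell>0$. On $(-4,-1)$ the function $Q$ goes from $-\infty$ to $+\infty$, so it has a root $-\alpha^2$ with $1<\alpha<2$. The vectors $f_5,\dots,f_{n+2}$ lie in $H_0$ and in $\ker J$. So $J_0$ has the eigenvalues $\pm\ell$, $\pm i\alpha$, and $0$ with multiplicity $n-2$; these are all $n+2$ of them. A real eigenvector for $\pm\ell$ is null, since $J_0$ is skew; let $w_\pm$ be future null with $J_0w_\pm=\pm\ell w_\pm$. The orthogonal complement $W_0$ of $w_\pm$ in $H_0$ is Euclidean of dimension $n$, and $J_0$ acts on it as a rotation of rate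 $\alpha$ in one plane.

\emph{The map $\operatorname{dev}$ is a diffeomorphism onto $S^n\setminus\{[w_+],[w_-]\}$.} The numbers $\langle\tau,w_\pm\rangle=-\langle\nu,J_0w_\pm\rangle=\mp\ell\langle\nu,w_\pm\rangle$ are nonzero and have the same sign, so $\langle\nu,w_+\rangle$ and $\langle\nu,w_-\rangle$ are nonzero with opposite signs. For a future null $w\in H_0$ let $\varphi(t)=\langle e^{-tJ_0}w,\nu\rangle$. The preimages of $[w]$ under $\operatorname{dev}$ are the pairs $(t,[e^{-tJ_0}w])$ with $\varphi(t)=0$. If $w$ is parallel to $w_\pm$, then $\varphi$ has no zero. Otherwise write $w=a_+w_++a_-w_-+w_0$ with $w_0\in W_0$. Then $a_\pm=\langle w,w_\mp\rangle/\langle w_+,w_-\rangle>0$ and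
\[
\varphi(t)=a_+e^{-\ell t}\langle w_+,\nu\rangle+a_-e^{\ell t}\langle w_-,\nu\rangle+\langle e^{-tJ_0}w_0,\nu\rangle
\]
with bounded last term, so $\varphi$ tends to infinities of opposite signs as $t\to\pm\infty$. Also $\varphi'(t)=\langle e^{-tJ_0}w,\tau\rangle$ never vanishes, because $e^{-tJ_0}w$ is null and $\tau$ is timelike. So $\varphi$ has exactly one zero. A bijective immersion between $n$-manifolds is a diffeomorphism.

\emph{The immersion of $M_{\lambda,A}$.} Identify $H_0$ with $\mathbb R^{n+1,1}$ so that $[w_+]=\infty$, $[w_-]=0$ and $W_0=\mathbb R^n$. By \eqref{eq:sim}, $e^{2\pi J_0}$ is the similarity $\lambda A$, where $\lambda=e^{2\pi\ell}$ and $A\in SO(n)$ is a rotation by the angle $2\pi\alpha$ in one plane. A shift of $t$ by $2\pi$ leaves $\Phi$ unchanged and composes $\operatorname{dev}$ with $\lambda A$. So $\Phi\circ\operatorname{dev}^{-1}$ is a conformal immersion of $\mathbb R^n\setminus\{0\}$ into $S^{n+1}$ that descends to $M_{\lambda,A}$. The image of an $n$-manifold has measure zero in $S^{n+1}$, and stereographic projection from a point outside the image gives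 a conformal immersion into $\mathbb R^{n+1}$.

\begin{remark}
The parameter $m_2$ produces the twist. If $m_2=0$, the plane of $f_3,f_4$ lies in $H_0$, $J_0$ rotates it with rate exactly $2$, and $A=I$. On the other hand $m_2$ should be small compared to $s$: with $m_1^2=1+s^2-m_2^2$, the squared norm of $\pi_0J^2\sigma$ is $1+s^2+15m_2^2-(1+s^2+3m_2^2)^2\le9m_2^2-s^2$, so $m_2<s/3$ makes $\tau$ timelike. The estimates below show that for $m_2=s/4$ the length is at most of order $s$ and the twist at least of order $s^2$.
\end{remark}

\subsection{Length and twist}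

From $Q(\ell^2)=0$ and $m_1\ge1$ we get $s^2\ge\ell^2/(1+\ell^2)$, so $\ell^2\le s^2/(1-s^2)\le\frac43s^2$ and
\[
(\log\lambda)^2=4\pi^2\ell^2\le\tfrac{16\pi^2}3s^2\le53s^2 .
\]
In particular $\lambda\to1$ as $s\to0$. Put $x=4-\alpha^2\in(0,3)$. The equation $Q(x-4)=0$ reads
\begin{equation}\label{eq:x}
\frac{m_2^2(4-x)}x=\frac{m_1^2(4-x)}{3-x}-s^2 .
\end{equation}
Since $\frac{4-x}{3-x}\ge\frac43$, the right side is at least $\frac43+\frac54s^2-s^2\ge\frac43$. The left side is at most $4m_2^2/x$, so $x\le3m_2^2=\frac3{16}s^2\le0.047$. With $m_1^2\le1+\frac{15}{64}\le1.24$, the right side of \eqref{eq:x} is then at most $1.24\cdot4/2.95\le1.7$, and $x\ge m_2^2\cdot3.95/1.7\ge2m_2^2=\frac18s^2$. From $2-\alpha=x/(2+\alpha)$ and $3<2+\alpha<4$ we obtain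
\[
\tfrac1{32}s^2\le\tfrac x4\le2-\alpha\le\tfrac x3\le\tfrac1{60}.
\]
Using $\sin\pi t\ge2t$ for $0\le t\le\frac12$,
\[
\|A-I\|=|e^{2\pi i\alpha}-1|=2\sin\pi(2-\alpha)\ge4(2-\alpha)\ge\tfrac18s^2\ge\tfrac1{424}(\log\lambda)^2 .
\]
So $A\ne I$, and $(\lambda_s,A_s)=(\lambda,A)$ has the required properties. Since $\log\lambda\ge(\lambda-1)/\lambda$, the ratio $\|A_s-I\|/(\lambda_s-1)^a$ tends to infinity as $s\to0$ for every $a>2$, so the exponent $2$ in Theorem~\ref{thm:A} cannot be increased. This completes the proof of Theorem~\ref{thm:C}.
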